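# The indicator of birth-and-death moment problems with polynomial rates

## 1. A positive recursion and its ratios

Take numbers $\lambda_n>0$, $\mu_{n+1}>0$ for $n\ge 0$, and $\mu_0\ge 0$. For $s>0$ define $q_{-1}=0$, $q_0=1$ and
$$\lambda_n(q_{n+1}-q_n)=\mu_n(q_n-q_{n-1})+s\,q_n,\qquad n\ge 0. \tag{1}$$
No minus sign survives in this recursion. For $n=0$ it gives $q_1-q_0=(\mu_0+s)/\lambda_0>0$; and if $q_n>q_{n-1}$ and $q_n>0$, then $q_{n+1}>q_n$. By induction
$$1=q_0<q_1<q_2<\cdots .$$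
The object on which everything turns is the ratio $r_n=q_{n+1}/q_n>1$. Dividing (1) by $\lambda_nq_n$ gives a first-order nonlinear (Riccati) recursion:
$$r_n=1+\frac{s}{\lambda_n}+\frac{\mu_n}{\lambda_n}\Big(1-\frac1{r_{n-1}}\Big)\quad(n\ge 1),\qquad r_0=1+\frac{s+\mu_0}{\lambda_0}. \tag{2}$$
Of course $\log q_n=\sum_{k<n}\log r_k$. We attach to the rates the weights
$$\pi_0=1,\qquad \pi_n=\frac{\lambda_0\cdots\lambda_{n-1}}{\mu_1\cdots\mu_n},\qquad V_n=\sum_{k<n}\frac1{\lambda_k\pi_k},$$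
so that $\mu_n\pi_n=\lambda_{n-1}\pi_{n-1}$ for $n\ge1$, and we form the positive series
$$S(s)=s\sum_{n\ge0}\pi_n(1+\mu_0V_n)\,q_n(s). \tag{3}$$

**What it is for.** We shall see that $S(s)=|\mathcal D(-s)|$, where $\mathcal D$ is one of the four entire functions that describe an indeterminate moment problem, and that all zeros of $\mathcal D$ lie on $[0,\infty)$. For such a function, the growth along the negative axis fixes the growth in every direction, provided that we know it as a true limit. So the plan is to compute $\lim_{s\to\infty}s^{-1/\gamma}\log S(s)$, where $\lambda_n$ grows like $n^\gamma$, from the recursion (2).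

**A hand computation.** Take $\lambda_n=(3n+1)(3n+\tfrac32)(3n+2)$ and $\mu_n=(3n)^3$. Then $\lambda_0=3$, $\mu_0=0$, $\lambda_1=4\cdot\tfrac92\cdot5=90$, $\mu_1=27$, so
$$q_1=1+\frac s3,\qquad q_2=q_1+\frac{27\cdot\frac s3+s(1+\frac s3)}{90}=1+\frac{4s}{9}+\frac{s^2}{270}.$$
All coefficients are positive. With $x=-s$ we get $1-\frac{4x}9+\frac{x^2}{270}$, whose discriminant $\frac{16}{81}-\frac4{270}$ is positive; both its zeros are positive.

**Frozen coefficients.** Suppose for a moment that $\lambda_n=\mu_n=\lambda$ for all $n\ge 1$. Then (2) iterates the map $r\mapsto 2+\frac s\lambda-\frac1r$, whose fixed point $R>1$ solves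
$$R+\frac1R-2=\frac s\lambda .$$
For $s/\lambda=\frac12$ the fixed point is $R=2$. Starting from $r_0=\frac32$ we get $r_1=\frac{11}{6}$, $r_2=\frac{43}{22}\approx1.955$, $r_3\approx1.988$. The convergence is fast because the derivative of the map at $R$ is $R^{-2}=\frac14$. For slowly varying coefficients one expects $r_n\approx R$ with $\lambda$ replaced by $\lambda_n$. This will be true in the range of $n$ that matters, and it will produce the constant of the theorem.

## 2. Polynomial rates, the Nevanlinna functions, and the indicator formula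

**Definition (birth-and-death polynomials).** Given rates as above, let $Q_{-1}=0$, $Q_0=1$ and
$$-xQ_n(x)=\mu_nQ_{n-1}(x)-(\lambda_n+\mu_n)Q_n(x)+\lambda_nQ_{n+1}(x),\qquad n\ge0. \tag{4}$$
The associated Stieltjes moment problem asks for the probability measures on $[0,\infty)$ with respect to which the $Q_n$ are orthogonal; the Hamburger problem asks for all such measures on $\mathbb R$. A problem is *determinate* if it has exactly one solution, and *indeterminate* if it has more than one.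

At $x=-s$, (4) is exactly (1), so $q_n=Q_n(-s)$.

Multiplying (4) by $(-1)^n\sqrt{\pi_n}$ and using $\pi_{n+1}/\pi_n=\lambda_n/\mu_{n+1}$, we see that $P_n=(-1)^n\sqrt{\pi_n}\,Q_n$ satisfies
$$xP_n=b_nP_{n+1}+(\lambda_n+\mu_n)P_n+b_{n-1}P_{n-1},\qquad b_n=\sqrt{\lambda_n\mu_{n+1}}, \tag{5}$$
so the $P_n$ are the orthonormal polynomials. Let $\tilde P_n$ be the polynomials of the second kind: the solution of (5) for $n\ge1$ with $\tilde P_0=0$, $\tilde P_1=1/b_0$.

**Definition (Nevanlinna functions).** If the Hamburger problem is indeterminate, then $\sum|P_n(z)|^2$ and $\sum|\tilde P_n(z)|^2$ converge locally uniformly in $\mathbb C$, and one sets (Akhiezer, *The Classical Moment Problem*)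
$$A=z\sum\tilde P_n(0)\tilde P_n(z),\quad B=-1+z\sum\tilde P_n(0)P_n(z),\quad C=1+z\sum P_n(0)\tilde P_n(z),\quad \mathcal D=z\sum P_n(0)P_n(z).$$
These are entire functions, real on $\mathbb R$, with $A\mathcal D-BC=1$.

**Definition (order, type, indicator).** For entire $f$ with $M(r)=\max_{|z|=r}|f(z)|$, the order is $\rho=\limsup_{r\to\infty}\frac{\log\log M(r)}{\log r}$; if $0<\rho<\infty$, the type is $\limsup_{r\to\infty} r^{-\rho}\log M(r)$, and the Phragmén–Lindelöf indicator is
$$h(\theta)=\limsup_{r\to\infty}\frac{\log|f(re^{i\theta})|}{r^\rho},\qquad\theta\in[0,2\pi].$$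

*Example.* For $f(z)=\sin\sqrt z/\sqrt z$ we have $|\mathrm{Im}\sqrt z|=r^{1/2}\sin(\theta/2)$, so the order is $\frac12$, the type is $1$, and $h(\theta)=\sin\frac\theta2=\cos\frac{\theta-\pi}2$ on $[0,2\pi]$. For $\theta\ne0,2\pi$ the limsup is a limit. For $\theta=0$ it is not: the zeros $k^2\pi^2$ give the value $-\infty$, while the limsup is $0$.

In the indeterminate case $A,B,C,\mathcal D$ have a common order, type and indicator (Berg–Pedersen, Ark. Mat. 32 (1994), for every indeterminate Hamburger problem). These are called the order, type and indicator *of the moment problem*.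

**The rates in question.** Let $p\ge1$ be an integer and
$$\lambda_n=(pn+e_1)\cdots(pn+e_p),\qquad\mu_n=(pn+d_1)\cdots(pn+d_p),\qquad n\ge0, \tag{6}$$
where $0<e_1\le\cdots\le e_p$, $-p<d_1\le\cdots\le d_p$ and $d_1\cdots d_p\ge0$; then $\lambda_n>0$, $\mu_{n+1}>0$, $\mu_0\ge0$. Put $E=e_1+\cdots+e_p$ and $D=d_1+\cdots+d_p$. (The number $D$ is not the function $\mathcal D$.) Valent (1999) conjectured that, under the condition
$$1<\frac{E-D}p<p-1 \tag{7}$$
(hence $p\ge3$), the problem is indeterminate in the sense of Stieltjes, with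
$$\rho=\frac1p,\qquad\tau=\int_0^1\frac{du}{(1-u^p)^{2/p}},\qquad h(\theta)=\tau\cos\frac{\theta-\pi}p\quad(0\le\theta\le2\pi). \tag{8}$$
Under (7), indeterminacy in the sense of Stieltjes is due to Valent, the order to Romanov (2017) and to Berg and Szwarc (2017), and the type to Bochkov (2019). The remaining question is whether the indicator formula is right for every choice of rates satisfying (7). It is.

**Theorem 1.** For all rates (6) satisfying (7),
$$h(\theta)=\tau\cos\frac{\theta-\pi}p\quad(0\le\theta\le2\pi),\qquad\tau=\int_0^1\frac{du}{(1-u^p)^{2/p}}.$$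

For the hand example of Section 1, $p=3$ and $(E-D)/p=\frac32$, so (7) holds. The theorem gives $h(\theta)=\tau\cos\frac{\theta-\pi}3$, so $h(0)=\frac\tau2>0$ even on the ray that carries the zeros.

The proof uses only the leading behavior of the rates. Consider the hypothesis

**(H)** $\lambda_n>0$, $\mu_{n+1}>0$ $(n\ge0)$, $\mu_0\ge0$; there are real $\gamma>2$, $a>0$, $\alpha$ with $\lambda_n/(an^\gamma)\to1$ and $n(1-\mu_n/\lambda_n)\to\alpha$.

For the rates (6),
$$\frac{\mu_n}{\lambda_n}=\prod_{i}\frac{1+d_i/(pn)}{1+e_i/(pn)}=1-\frac{E-D}{pn}+O(n^{-2}), \tag{9}$$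
so for $p\ge3$ they satisfy (H) with $\gamma=p$, $a=p^p$, $\alpha=(E-D)/p$. Condition (7) reads $1<\alpha<p-1$, which is contained in $3-p<\alpha<p-1$ since $p\ge3$.

**Theorem 2.** Assume (H) and $3-\gamma<\alpha<\gamma-1$. Then the Hamburger moment problem is indeterminate. With $\rho=1/\gamma$ and
$$L=a^{-1/\gamma}B\Big(\frac1\gamma,1-\frac2\gamma\Big)=a^{-1/\gamma}\gamma\int_0^1\frac{du}{(1-u^\gamma)^{2/\gamma}}$$
(here $B(\cdot,\cdot)$ is Euler's beta function) the following hold.

1. The order is $\rho$, the type is $L$, and $h(\theta)=L\cos(\rho(\theta-\pi))$ for $0\le\theta\le2\pi$.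
2. $r^{-\rho}\log|\mathcal D(re^{i\theta})|\to L\cos(\rho(\theta-\pi))$ as $r\to\infty$ (a true limit), uniformly on compact subsets of $0<\theta<2\pi$. The same limit holds for $A,B,C$, uniformly on compact subsets of $(0,\pi)\cup(\pi,2\pi)$.
3. For every N-extremal solution, the number of mass points in $(-\infty,r]$ is $\sim\frac{L\sin(\pi\rho)}\pi r^\rho$.

If (H) holds and $\alpha>\gamma-1$ or $\alpha<3-\gamma$, the problem is determinate.

**Corollary 3.** For rates (6), any $p\ge1$, the Hamburger problem is indeterminate (i.e. the Nevanlinna matrix exists) if and only if $3-p<\frac{E-D}p<p-1$ (so $p\ge3$). In that case (8) holds, i.e. order $1/p$, type $\tau$, indicator $\tau\cos((\theta-\pi)/p)$.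

Thus (8) holds in every case in which it makes sense, and this range strictly contains (7). With $\gamma=p$, $a=p^p$ we have $a^{-1/\gamma}=\frac1p$, so $L=\tau$, and Theorem 1 is contained in part 1 of Theorem 2. The proof does not use the known results on order and type; it reproves them.

## 3. Deciding indeterminacy from $\pi_n$ and $V_n$

**Step 1: a criterion.** We turn Hamburger's criterion into a statement about the weights. The criterion (see Akhiezer) says that the problem is indeterminate iff $\sum(P_n(0)^2+\tilde P_n(0)^2)<\infty$. Up to the factor $(-1)^n\sqrt{\pi_n}$, the sequences $P_n(0)$ and $\tilde P_n(0)$ span the solutions $y_n$ of (4) at $x=0$ for $n\ge1$. Multiplying by $\pi_n$, that recurrence reads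
$$\lambda_n\pi_n(y_{n+1}-y_n)=\mu_n\pi_n(y_n-y_{n-1})=\lambda_{n-1}\pi_{n-1}(y_n-y_{n-1}),$$
so $\lambda_n\pi_n(y_{n+1}-y_n)$ is constant and the solutions are exactly $y_n=y_0+cV_n$. Hence
$$\text{indeterminate}\iff\sum_n\pi_n(1+V_n^2)<\infty. \tag{10}$$
Since $Q_1(0)=1+\mu_0/\lambda_0$, we also get $Q_n(0)=1+\mu_0V_n\ge1$.

**Step 2: power bounds.** We need the size of $\pi_n$ under (H). For $n\ge1$, $\frac{\lambda_n\pi_n}{\lambda_{n-1}\pi_{n-1}}=\frac{\lambda_n}{\mu_n}=1+\frac{\alpha+o(1)}n$, so $\log(\lambda_n\pi_n)=(\alpha+o(1))\log n$. Thus for every $\varepsilon>0$ there is $C_\varepsilon$ with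
$$C_\varepsilon^{-1}n^{\alpha-\varepsilon}\le\lambda_n\pi_n\le C_\varepsilon n^{\alpha+\varepsilon},\qquad C_\varepsilon^{-1}n^{\alpha-\gamma-\varepsilon}\le\pi_n\le C_\varepsilon n^{\alpha-\gamma+\varepsilon}\qquad(n\ge1). \tag{11}$$

**Step 3: the two determinacy statements and indeterminacy.**

* Let $3-\gamma<\alpha<\gamma-1$. Summing $1/(\lambda_k\pi_k)=O(k^{-\alpha+\varepsilon})$ gives $V_n=O(n^{\max(1-\alpha,0)+2\varepsilon})$. The exponent $\alpha-\gamma+2\max(1-\alpha,0)=\max(\alpha-\gamma,\,2-\alpha-\gamma)$ is less than $-1$, precisely by the two assumptions. For small $\varepsilon$ the series in (10) converges: indeterminate.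
* Let $\alpha>\gamma-1$. Then $\pi_n\ge c\,n^{\alpha-\gamma-\varepsilon}$ with $\alpha-\gamma-\varepsilon>-1$ for small $\varepsilon$, so $\sum\pi_n=\infty$: determinate.
* Let $\alpha<3-\gamma$. Then $\alpha<1$, and for small $\varepsilon$, $V_n\ge c\,n^{1-\alpha-\varepsilon}$ for large $n$, so $\pi_nV_n^2\ge c\,n^{2-\alpha-\gamma-3\varepsilon}$ with $2-\alpha-\gamma>-1$. Again (10) fails: determinate.

**Step 4: classification for polynomial rates, any $p\ge1$.** By (9), $\log(\lambda_n/\mu_n)=\frac\alpha n+O(n^{-2})$ with $\alpha=(E-D)/p$, so there are exact asymptotics $\lambda_n\pi_n\sim\mathrm{const}\cdot n^\alpha$ and $\pi_n\sim\mathrm{const}\cdot n^{\alpha-p}$.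

* If $\alpha>1$, then $V_n$ is bounded and (10) holds iff $\sum\pi_n<\infty$, i.e. $\alpha<p-1$. In that case $p\ge3$, so also $\alpha>3-p$.
* If $\alpha=1$, then $V_n\sim\mathrm{const}\cdot\log n$, and $\sum n^{1-p}\log^2n<\infty$ iff $p\ge3$, i.e. iff $3-p<1<p-1$.
* If $\alpha<1$, then $V_n\sim\mathrm{const}\cdot n^{1-\alpha}$. Since $V_n\ge V_1>0$ for $n\ge 1$, (10) holds iff $\sum\pi_nV_n^2<\infty$, i.e. $2-\alpha-p<-1$, i.e. $\alpha>3-p$. In that case $p\ge3$, and $\alpha<1<p-1$.

In every case (10) is equivalent to $3-p<\alpha<p-1$, the classification in Corollary 3. For instance, $p=1$, $\lambda_n=n+1$, $\mu_n=n$ gives $\pi_n=1$ for all $n$, and (10) fails.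

*From now on (H) and $3-\gamma<\alpha<\gamma-1$ are assumed.*

## 4. The zeros of $\mathcal D$ and its values on the negative axis

**Step 1: $\mathcal D$ has only real zeros.** Since $P_n(0)P_n(z)=\pi_nQ_n(0)Q_n(z)$,
$$\mathcal D(z)=z\sum_n\pi_nQ_n(0)Q_n(z)$$
locally uniformly. By the Christoffel–Darboux formula the $n$-th partial sum is
$$z\sum_{k\le n}P_k(0)P_k(z)=b_n\big[P_{n+1}(z)P_n(0)-P_n(z)P_{n+1}(0)\big].$$
Here $P_n(0)\ne0$ because $Q_n(0)\ge1$. If this vanished at a nonreal $z$, then $P_{n+1}(z)=tP_n(z)$ with $t=P_{n+1}(0)/P_n(0)$ real, and Christoffel–Darboux at the pair $z,\bar z$ would give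
$$(z-\bar z)\sum_{k\le n}|P_k(z)|^2=b_n\big[P_{n+1}(z)\overline{P_n(z)}-P_n(z)\overline{P_{n+1}(z)}\big]=0,$$
impossible since $P_0=1$. So the partial sums have only real zeros. Moreover $\mathcal D'(0)=\sum P_n(0)^2>0$, so $\mathcal D\not\equiv0$, and by Hurwitz's theorem $\mathcal D$ has only real zeros; the zero at $0$ is simple.

**Step 2: no zeros on the negative axis.** By Section 3, $Q_n(0)=1+\mu_0V_n$, and $q_n=Q_n(-s)$. So for $s>0$
$$|\mathcal D(-s)|=s\sum_n\pi_nQ_n(0)\,q_n=S(s)>0. \tag{12}$$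
Hence all zeros of $\mathcal D$ lie in $[0,\infty)$.

**Step 3: the maximum modulus sits on the negative axis.** The zeros $x_i$ of the orthogonal polynomial $Q_n$ are real, and $Q_n(-s)\ge1$ for $s\ge0$, so they are positive. Therefore
$$|Q_n(z)|=Q_n(0)\prod_i\Big|1-\frac z{x_i}\Big|\le Q_n(0)\prod_i\Big(1+\frac{|z|}{x_i}\Big)=Q_n(-|z|),$$
and summing,
$$|\mathcal D(z)|\le|\mathcal D(-|z|)|. \tag{13}$$

## 5. Order, type and nonnegative zeros do not determine the indicator

By (13) the type is $\limsup_{s\to\infty}s^{-\rho}\log|\mathcal D(-s)|$. Since the type is known under (7) and the zeros of $\mathcal D$ are on $[0,\infty)$, it is tempting to conclude: a function of order $\rho<\frac12$ and type $\tau$ with zeros on $[0,\infty)$ should have indicator $\tau\cos(\rho(\theta-\pi))$. This is false, and the failure is exactly in the word limsup.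

Take $\rho=\frac13$ and $G(w)=\prod_{j\ge1}(1+w/8^j)^{2^j}$, which converges since $\sum2^j8^{-j}<\infty$. (Replace $w$ by $-z$ to put the zeros on $(0,\infty)$.) With $i=j-k$,
$$2^{-k}\log|G(8^kw)|=\sum_{i\ge1-k}2^i\log|1+8^{-i}w|\ \longrightarrow\ U(w)=\sum_{i\in\mathbb Z}2^i\log|1+8^{-i}w|$$
locally uniformly in $\mathbb C\setminus(-\infty,0]$: the terms are $O(4^{-i})$ as $i\to+\infty$ and $O(2^{-|i|}|i|)$ as $i\to-\infty$. The limit $U$ is harmonic there, and $U(8w)=2U(w)$. Writing $r=8^kt$ with $1\le t\le8$, we see that for $|\varphi|<\pi$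
$$\limsup_{r\to\infty}r^{-1/3}\log|G(re^{i\varphi})|=\max_{1\le t\le8}t^{-1/3}U(te^{i\varphi})=:k(\varphi).$$
Since $|G(w)|\le G(|w|)$, $G$ has order $\frac13$ and type $T=k(0)>0$. Suppose that $k(\varphi)=T\cos(\varphi/3)$ for all $|\varphi|<\pi$. Then $v(re^{i\varphi})=Tr^{1/3}\cos(\varphi/3)-U(re^{i\varphi})$ is harmonic and nonnegative in the slit plane (for $1\le r\le8$ by definition of $k$, for other $r$ by scaling), and it vanishes at the point $t>0$ where the maximum $k(0)$ is attained. By the minimum principle $v\equiv0$. But as $\varphi\to\pi$ the term $i=0$ of $U(e^{i\varphi})$ tends to $-\infty$, while the sum of the other terms stays bounded above by $\sum_{i\ne0}2^i\log(1+8^{-i})$; so $U(e^{i\varphi})\to-\infty$, whereas $T\cos(\varphi/3)\to\frac T2$. Contradiction.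

So we need more than the type: we need $s^{-\rho}\log|\mathcal D(-s)|$ to *converge*. With convergence, everything else follows (Sections 8 and 9). This is where the ratios $r_n$ enter.

## 6. Four ranges of $n$

**Proposition 4.** $\displaystyle\lim_{s\to\infty}s^{-1/\gamma}\log|\mathcal D(-s)|=L.$

Write $\sigma=s^{1/\gamma}$. In (2) the ratio $s/\lambda_n$ is of order $1$ when $n$ is of order $\sigma$. Freezing coefficients at $n=y\sigma$, where $\mu_n/\lambda_n\approx1$ and $s/\lambda_n\approx1/(ay^\gamma)$, suggests $r_n\approx R(y)$ with $R+R^{-1}-2=\frac1{ay^\gamma}$, hence $\log q_n\approx\sigma\int_0^{n/\sigma}\log R(y)\,dy$. Writing $R=e^{\Phi}$ we have $R+R^{-1}-2=4\sinh^2(\Phi/2)$, so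
$$\Phi(y)=2\,\mathrm{arcsinh}\Big(\frac1{2\sqrt a}\,y^{-\gamma/2}\Big),\qquad R(y)=e^{\Phi(y)}>1,$$
both decreasing in $y$. Near $0$, $\Phi(y)=O(1+|\log y|)$; near $\infty$, $\Phi(y)=O(y^{-\gamma/2})$ with $\gamma/2>1$. So $\int_0^\infty\Phi<\infty$, and this integral should be the limit.

One comparison of $r_n$ with $R(n/\sigma)$ for all $n$ at once does not work. For $n$ much smaller than $\sigma$ the coefficient ratios are not yet in their asymptotic regime. For $n\gg\sigma$, $R\to1$ and the contraction that makes the comparison stable is lost: at $n=y\sigma$ its factor is about $1/R(y)$, and $1/(1-1/R(y))$ grows like $y^{\gamma/2}$. Moreover the sum defining $|\mathcal D(-s)|$ runs over all $n$. So we cut the range at $N=\lceil\delta\sigma\rceil$, $N'=\lceil M\sigma\rceil$ and $m=\lceil s^K\rceil$, where $0<\delta<1$, $M\ge2$, and $K>\frac2{\gamma-2}$ is fixed. Since $\frac2{\gamma-2}>\frac1\gamma$, we have $m>N'$ for large $s$.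

By (H) there is $C_0\ge1$ with $\lambda_n\ge C_0^{-1}(n+1)^\gamma$ and $\mu_n\le C_0\lambda_n$ for all $n\ge0$. Since $1-1/r_{n-1}<1$, (2) gives
$$r_n\le1+\frac s{\lambda_n}+\frac{\mu_n}{\lambda_n}\le(1+C_0)\big(1+s(n+1)^{-\gamma}\big)\qquad(n\ge0). \tag{14}$$

**Step A: the range $n<N$ contributes little.** The crude bound (14) suffices here. Since $u\mapsto\log(1+su^{-\gamma})$ is decreasing,
$$0\le\log q_N=\sum_{n<N}\log r_n\le N\log(1+C_0)+\int_0^N\log(1+su^{-\gamma})\,du=N\log(1+C_0)+\sigma\int_0^{N/\sigma}\log(1+v^{-\gamma})\,dv,$$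
where $u=\sigma v$. As $N/\sigma\to\delta$,
$$\limsup_{s\to\infty}\sigma^{-1}\log q_N\le\omega(\delta):=\delta\log(1+C_0)+\int_0^\delta\log(1+v^{-\gamma})\,dv,\qquad\omega(\delta)\to0\text{ as }\delta\to0.$$

**Step B: the range $N\le n<N'$ gives the integral.** We show
$$\sigma^{-1}\sum_{n=N}^{N'-1}\log r_n\longrightarrow\int_\delta^M\Phi(y)\,dy\qquad(s\to\infty). \tag{15}$$
Put $R_n=R(n/\sigma)$. The equation for $R$ at $y=n/\sigma$ reads $R_n=1+\frac s{an^\gamma}+1-\frac1{R_n}$. Subtract it from (2); for $N<n\le N'$ the error $\xi_n=r_n-R_n$ satisfies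
$$\xi_n=\Big(\frac s{\lambda_n}-\frac s{an^\gamma}\Big)+\Big(\frac{\mu_n}{\lambda_n}-1\Big)\Big(1-\frac1{r_{n-1}}\Big)+\Big(\frac1{R_n}-\frac1{R_{n-1}}\Big)+\Big(\frac1{R_{n-1}}-\frac1{r_{n-1}}\Big).$$
Take $\sigma\ge1$. Then all arguments $n/\sigma$, $(n-1)/\sigma$ lie in $[\delta,M+1]$, and $s/n^\gamma\le\delta^{-\gamma}$. The first term is at most $\frac{\delta^{-\gamma}}a\big|\frac{an^\gamma}{\lambda_n}-1\big|$ in modulus, the second at most $\big|\frac{\mu_n}{\lambda_n}-1\big|$, and both tend to $0$ uniformly in $n$ since $n\ge\delta\sigma\to\infty$. The third tends to $0$ uniformly because $1/R$ is uniformly continuous on $[\delta,M+1]$ and the arguments differ by $1/\sigma$. So the first three terms together are at most $\eta_s$, with $\eta_s\to0$. The fourth has modulus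
$$\frac{|\xi_{n-1}|}{R_{n-1}r_{n-1}}\le\kappa|\xi_{n-1}|,\qquad\kappa=\frac1{R(M+1)}<1,$$
since $r_{n-1}>1$ and $R_{n-1}\ge R(M+1)$. Thus $|\xi_n|\le\kappa|\xi_{n-1}|+\eta_s$. By (14), $|\xi_N|\le(1+C_0)(1+\delta^{-\gamma})+R(\delta)$, a bound independent of $s$. Summing the recursion,
$$\sum_{n=N}^{N'-1}|\xi_n|\le\frac{|\xi_N|+(N'-N)\eta_s}{1-\kappa}=o(\sigma).$$
Since $r_n,R_n\ge1$, $|\log r_n-\log R_n|\le|\xi_n|$. Finally $\sigma^{-1}\sum_{n=N}^{N'-1}\Phi(n/\sigma)$ is a Riemann sum for $\int_\delta^M\Phi$. This proves (15).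

**Step C: the range $N'\le n<m$ contributes at most $CM^{1-\gamma/2}\sigma+O(\log s)$.** Here we use an explicit supersolution of the Riccati recursion instead of a contraction. Put $t_n=r_n-1$. Claim: there are constants $c_1,\beta,s_0>0$ such that for $s\ge s_0$ and all $n\ge\lceil\sigma\rceil$
$$t_n\le T_n:=c_1\sqrt s\,n^{-\gamma/2}+\frac\beta n. \tag{16}$$
The first term has the size of $\Phi(n/\sigma)$; the second absorbs the deviation of $\mu_n/\lambda_n$ from $1$.

*Constants.* Let $b=|\alpha|+1$; by (H), $\mu_n/\lambda_n\le1+b/n$ for $n\ge n_1$. Let $\beta=2^{\gamma/2}(\gamma+b)$. Choose $c_1$ with $c_1\ge2^{1+\gamma/2}C_0$ and $c_1^2\ge C_0(1+c_1+\beta)$, and $s_0$ with $\sigma\ge\max(n_1,2)$ for $s\ge s_0$.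

*Start.* Let $n=\lceil\sigma\rceil$. Since $n+1>\sigma$, (14) gives $t_n\le\frac s{\lambda_n}+\frac{\mu_n}{\lambda_n}\le2C_0\le c_12^{-\gamma/2}$. Since $n\le2\sigma$, $\sqrt s\,n^{-\gamma/2}=(\sigma/n)^{\gamma/2}\ge2^{-\gamma/2}$. So $t_n\le T_n$.

*Induction.* Let $n>\lceil\sigma\rceil$ and $t_{n-1}\le T_{n-1}$. By (2),
$$t_n=\frac s{\lambda_n}+\frac{\mu_n}{\lambda_n}\,\frac{t_{n-1}}{1+t_{n-1}},$$
which increases with $t_{n-1}$. As $n\ge n_1$, it suffices that
$$T_n(1+T_{n-1})\ge\frac s{\lambda_n}(1+T_{n-1})+\Big(1+\frac bn\Big)T_{n-1}.$$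
Move $T_n$ to the right; since $T_nT_{n-1}\ge T_n^2$ ($T$ is decreasing), this follows from
$$T_n^2\ge(T_{n-1}-T_n)+\frac bnT_{n-1}+\frac s{\lambda_n}(1+T_{n-1}). \tag{17}$$
We bound the right side. As $n\ge2$, $\frac n{n-1}\le2$, and $\gamma/2>1$, so $T_{n-1}\le2^{\gamma/2}T_n$. Regard $T$ as a function of real $x>0$; then
$$-T'(x)=\frac\gamma2c_1\sqrt s\,x^{-\gamma/2-1}+\beta x^{-2}\le\frac{\gamma/2}xT(x),$$
so by the mean value theorem
$$T_{n-1}-T_n\le\frac{\gamma/2}{n-1}T_{n-1}\le\frac\gamma n2^{\gamma/2}T_n.$$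
Hence the first two terms on the right of (17) add up to at most $2^{\gamma/2}(\gamma+b)\frac{T_n}n=\frac{\beta T_n}n$. Since $n-1\ge\sigma$ and $n-1\ge1$, $T_{n-1}\le c_1+\beta$, so the third term is at most $C_0sn^{-\gamma}(1+c_1+\beta)\le c_1^2sn^{-\gamma}$. On the left,
$$T_n^2-\frac\beta nT_n=T_n\cdot c_1\sqrt s\,n^{-\gamma/2}\ge c_1^2sn^{-\gamma}.$$
So (17) holds, and (16) is proved.

*Consequence.* For large $s$, $N'\ge\lceil\sigma\rceil$ and $N'-1\ge M\sigma-1\ge M\sigma/2$. Using $\log r_n\le t_n$ and $\sqrt s=\sigma^{\gamma/2}$,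
$$\sum_{n=N'}^{m-1}\log r_n\le c_1\sqrt s\int_{M\sigma/2}^\infty x^{-\gamma/2}\,dx+\beta(1+\log m)=C\,M^{1-\gamma/2}\sigma+O(\log s), \tag{18}$$
with $C$ independent of $M,\delta,s$.

**Step D: the range $n\ge m$ costs only a power of $s$.** Summing (16) to infinity would fail, because of the term $\beta/n$; we need a different bound for $q_n$ when $n\ge m$. Claim:
$$\log\sum_n\pi_nQ_n(0)q_n\le\log q_m+O(\log s). \tag{19}$$
Let $\Delta_n=\lambda_n\pi_n(q_{n+1}-q_n)>0$. Multiplying (1) by $\pi_n$ and using $\mu_n\pi_n=\lambda_{n-1}\pi_{n-1}$,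
$$\Delta_n=\Delta_{n-1}+s\pi_nq_n\qquad(n\ge1),$$
so $\Delta_n$ increases. For $k>m$ let $V_k^m=\sum_{j=m}^{k-1}\frac1{\lambda_j\pi_j}\le V_k$. Then
$$q_k=q_m+\sum_{j=m}^{k-1}\frac{\Delta_j}{\lambda_j\pi_j}\le q_m+\Delta_{k-1}V_k^m. \tag{20}$$
Insert this into $\Delta_n=\Delta_m+s\sum_{k=m+1}^n\pi_kq_k$ and use $\Delta_{k-1}\le\Delta_n$: for $n\ge m$
$$\Delta_n\le\Delta_m+s\,q_m\sum_k\pi_k+sW_m\Delta_n,\qquad W_m=\sum_{k>m}\pi_kV_k^m=\sum_{j\ge m}\frac1{\lambda_j\pi_j}\sum_{k>j}\pi_k .$$
Choose $\varepsilon>0$ with $\varepsilon<\gamma-1-\alpha$ and $2\varepsilon\le\frac{\gamma-2}2$. By (11), $\sum_{k>j}\pi_k\le Cj^{\alpha-\gamma+1+\varepsilon}$ and $\frac1{\lambda_j\pi_j}\le Cj^{-\alpha+\varepsilon}$, so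
$$W_m\le C\sum_{j\ge m}j^{1-\gamma+2\varepsilon}\le C'm^{2-\gamma+2\varepsilon}\le C'm^{-(\gamma-2)/2}.$$
Since $m\ge s^K$ and $K(\gamma-2)/2>1$, $sW_m\to0$. For large $s$ we have $sW_m\le\frac12$, hence
$$\Delta_n\le2\Big(\Delta_m+s\,q_m\sum_k\pi_k\Big)\qquad\text{for all }n\ge m.$$
Here $\sum_k\pi_k<\infty$ by (10). By (16), $t_m\le T_m\le c_1+\beta$, so by (11) $\Delta_m=\lambda_m\pi_mt_mq_m\le Cm^{\alpha+\varepsilon}(c_1+\beta)q_m$. As $m\le2s^K$ for large $s$, there are constants $C,K'$ with $\Delta_n\le Cs^{K'}q_m$ for all $n\ge m$. By (20), enlarging $C$,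
$$q_n\le Cs^{K'}q_m(1+V_n)$$
for $n\ge m$, and trivially for $n<m$ because then $q_n<q_m$. Consequently
$$\sum_n\pi_nQ_n(0)q_n\le Cs^{K'}q_m\sum_n\pi_n(1+\mu_0V_n)(1+V_n),$$
and the last sum is finite by (10). This is (19).

**Step E: assembling the bounds.** By (12), $\log|\mathcal D(-s)|=\log s+\log\sum_n\pi_nQ_n(0)q_n$.

*Upper bound.* By (19), $\log|\mathcal D(-s)|\le\log q_m+O(\log s)$, and $\log q_m=\log q_N+\sum_{N\le n<N'}\log r_n+\sum_{N'\le n<m}\log r_n$. By Steps A, B, C,
$$\limsup_{s\to\infty}\sigma^{-1}\log|\mathcal D(-s)|\le\omega(\delta)+\int_\delta^M\Phi\,dy+CM^{1-\gamma/2}.$$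

*Lower bound.* Keep one term, $n=N'$. Since $Q_{N'}(0)\ge1$ and $q_N\ge1$, $|\mathcal D(-s)|\ge s\,\pi_{N'}\prod_{n=N}^{N'-1}r_n$, and $\log\pi_{N'}=O(\log s)$ by (11). So by (15)
$$\liminf_{s\to\infty}\sigma^{-1}\log|\mathcal D(-s)|\ge\int_\delta^M\Phi\,dy .$$

Letting $\delta\to0$ and $M\to\infty$ (recall $1-\gamma/2<0$),
$$\lim_{s\to\infty}s^{-1/\gamma}\log|\mathcal D(-s)|=\int_0^\infty\Phi(y)\,dy. \tag{21}$$

## 7. Evaluating $\int_0^\infty\Phi$

To finish Proposition 4 we identify the integral with $L$. Substitute $y=a^{-1/\gamma}v$, so $\Phi(y)=2\,\mathrm{arcsinh}(\frac12v^{-\gamma/2})$, and integrate by parts. The boundary terms vanish, since $v\,\mathrm{arcsinh}(\frac12v^{-\gamma/2})\to0$ at $0$ (logarithmic growth of arcsinh) and at $\infty$ ($\gamma/2>1$). The derivative of $\mathrm{arcsinh}(\frac12v^{-\gamma/2})$ is $-\frac\gamma4v^{-\gamma/2-1}(1+\frac14v^{-\gamma})^{-1/2}$, so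
$$\int_0^\infty\Phi\,dy=a^{-1/\gamma}\,\frac\gamma2\int_0^\infty\frac{dv}{\sqrt{v^\gamma+\frac14}}=a^{-1/\gamma}\gamma\,4^{-1/\gamma}\int_0^\infty\frac{dw}{\sqrt{1+w^\gamma}},$$
with $v=4^{-1/\gamma}w$. The last integral equals $\frac1\gamma B(\frac1\gamma,\frac12-\frac1\gamma)=\frac1\gamma\,\Gamma(\frac1\gamma)\Gamma(\frac12-\frac1\gamma)/\sqrt\pi$, so
$$\int_0^\infty\Phi\,dy=a^{-1/\gamma}4^{-1/\gamma}\frac{\Gamma(\frac1\gamma)\Gamma(\frac12-\frac1\gamma)}{\sqrt\pi}.$$
The duplication formula $\Gamma(2z)=2^{2z-1}\pi^{-1/2}\Gamma(z)\Gamma(z+\frac12)$ at $z=\frac12-\frac1\gamma$ reads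
$$\Gamma\Big(1-\frac2\gamma\Big)=4^{-1/\gamma}\pi^{-1/2}\,\Gamma\Big(\frac12-\frac1\gamma\Big)\Gamma\Big(1-\frac1\gamma\Big).$$
Hence
$$\int_0^\infty\Phi\,dy=a^{-1/\gamma}\,\frac{\Gamma(\frac1\gamma)\Gamma(1-\frac2\gamma)}{\Gamma(1-\frac1\gamma)}=a^{-1/\gamma}B\Big(\frac1\gamma,1-\frac2\gamma\Big)=L.$$
The two expressions for $L$ agree because $x=u^\gamma$ gives $\int_0^1(1-u^\gamma)^{-2/\gamma}du=\frac1\gamma B(\frac1\gamma,1-\frac2\gamma)$. Proposition 4 is proved. $\blacksquare$

For $\gamma=p=4$, $a=4^4$, the constant is $L=\tau=\int_0^1(1-u^4)^{-1/2}du=\frac14B(\frac14,\frac12)$.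

## 8. From the negative axis to every ray except the positive one

Let $\rho=1/\gamma<\frac12$. By (13) the maximum modulus of $\mathcal D$ on $|z|=r$ is $|\mathcal D(-r)|$, so Proposition 4 says that $\mathcal D$ has order $\rho$ and type $L$.

**Step 1: a product.** We want a function to which Vitali's theorem applies. The zeros of $\mathcal D$ are $0$ (simple) and numbers $x_k>0$ (listed with multiplicity). Since the order is less than $1$, Hadamard's theorem gives
$$g(w):=\frac{\mathcal D(-w)}{-\mathcal D'(0)\,w}=\prod_k\Big(1+\frac w{x_k}\Big),\qquad\sum_k\frac1{x_k}<\infty.$$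
For $s\ge1$ and $w\in\mathbb C\setminus(-\infty,0]$ set
$$f_s(w)=s^{-\rho}\sum_k\mathrm{Log}\Big(1+\frac{sw}{x_k}\Big),\qquad\mathrm{Re}\,f_s(w)=s^{-\rho}\log|g(sw)|,$$
with the principal branch. The series converges locally uniformly and $f_s$ is analytic.

**Step 2: local boundedness.** Let $\psi<\pi$. On the sector $|\arg\zeta|\le\psi$, $\zeta\ne0$, the quotient $|\mathrm{Log}(1+\zeta)|/\log(1+|\zeta|)$ is continuous and tends to $1$ as $\zeta\to0$ and as $\zeta\to\infty$; so it is bounded by some $C_\psi$. Hence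
$$|f_s(w)|\le C_\psi\,s^{-\rho}\sum_k\log\Big(1+\frac{s|w|}{x_k}\Big)=C_\psi\,s^{-\rho}\log g(s|w|),\qquad|\arg w|\le\psi.$$
By Proposition 4, $\log g(r)=\log|\mathcal D(-r)|-\log(\mathcal D'(0)r)\sim Lr^\rho$, so $\log g(r)\le C(1+r^\rho)$ for all $r\ge0$ and $|f_s(w)|\le C_\psi C(1+|w|^\rho)$ for $s\ge1$. The family is locally bounded in the slit plane.

**Step 3: Vitali.** For $w>0$ we have $f_s(w)=s^{-\rho}\log g(sw)\to Lw^\rho$. This is where the limit, rather than a limsup, is used. By Vitali's theorem, applied along any sequence $s\to\infty$, $f_s(w)\to Lw^\rho$ (principal branch) locally uniformly in $\mathbb C\setminus(-\infty,0]$. Take real parts at $w=e^{i\varphi}$, $\varphi=\theta-\pi\in(-\pi,\pi)$; since $-se^{i\varphi}=se^{i\theta}$,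
$$\lim_{r\to\infty}r^{-\rho}\log|\mathcal D(re^{i\theta})|=L\cos(\rho(\theta-\pi)),\qquad0<\theta<2\pi, \tag{22}$$
uniformly on compact subsets of $(0,2\pi)$. In particular the indicator of $\mathcal D$ is as claimed for $0<\theta<2\pi$.

## 9. The positive ray

Now $\theta=0$, equivalently $2\pi$; the zeros lie on this ray, so no limit can be expected. We show $h(0)=L\cos\pi\rho$ for the indicator $h$ of $\mathcal D$.

**Step 1: upper bound.** For $x>0$, $|1-re^{i\varepsilon}/x|^2=1-\frac{2r}x\cos\varepsilon+\frac{r^2}{x^2}\ge|1-r/x|^2$. By the product formula $|\mathcal D(r)|\le|\mathcal D(re^{i\varepsilon})|$, so $h(0)\le h(\varepsilon)\to L\cos\pi\rho$ as $\varepsilon\to0^+$.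

**Step 2: lower bound.** The idea is that if $h(0)$ were too small, convexity in a thin sector would pull down $h$ at nearby angles, where we already know it. Suppose $h(0)<b<L\cos\pi\rho$. Let $0<\varepsilon<\pi$, $\eta>0$, $c=h(\varepsilon)+\eta$ and
$$H(\theta)=\frac{b\sin\rho(\varepsilon-\theta)+c\sin\rho\theta}{\sin\rho\varepsilon},\qquad H(0)=b,\quad H(\varepsilon)=c.$$
$H$ is a combination of $\cos\rho\theta$ and $\sin\rho\theta$, so $r^\rho H(\theta)=\mathrm{Re}(kz^\rho)$ in the sector $0\le\arg z\le\varepsilon$ for some $k\in\mathbb C$. Since $h(0)<b$ and $h(\varepsilon)<c$, the function $\mathcal D(z)e^{-kz^\rho}$ is bounded on both boundary rays. In the sector it is at most $\exp(\mathrm{const}\cdot|z|^\rho)$ for large $|z|$, and $\rho<1<\pi/\varepsilon$. By the Phragmén–Lindelöf theorem it is bounded in the sector. On the ray $\theta=\varepsilon/2$ this says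
$$h(\varepsilon/2)\le H(\varepsilon/2)=\frac{(b+c)\sin(\rho\varepsilon/2)}{\sin\rho\varepsilon}=\frac{b+c}{2\cos(\rho\varepsilon/2)}.$$
Let $\eta\to0$, so $c\to h(\varepsilon)$, and then $\varepsilon\to0$, using (22): $L\cos\pi\rho\le\frac12(b+L\cos\pi\rho)$, i.e. $L\cos\pi\rho\le b$. Contradiction.

Hence $h(0)=h(2\pi)=L\cos(\pi\rho)$, which is $L\cos(\rho(\theta-\pi))$ at $\theta=0$ and $\theta=2\pi$. Since $A,B,C,\mathcal D$ have common order, type and indicator, part 1 of Theorem 2 is proved. With $\gamma=p$, $a=p^p$, $L=\tau$ this is Theorem 1, and with the classification of Section 3 it gives Corollary 3. $\blacksquare$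

## 10. True limits for $A,B,C$ and the density of mass points

**Definition (Pick function).** An analytic function $\phi$ on the upper half-plane with $\mathrm{Im}\,\phi\ge0$. Example: $-1/z$. The Nevanlinna representation is
$$\phi(z)=a_0+b_0z+\int_{\mathbb R}\frac{1+xz}{x-z}\,d\omega(x),\qquad a_0\in\mathbb R,\ b_0\ge0,\ \omega\text{ a finite positive measure}.$$

**Step 1: a two-sided bound for Pick functions.** Since $\frac{1+xz}{x-z}=z+\frac{1+z^2}{x-z}$ and $|x-z|\ge\mathrm{Im}\,z$, and since $1$ and $|z|$ are at most $(1+|z|)^2/\mathrm{Im}\,z$, every Pick function satisfies $|\phi(z)|\le C(1+|z|)^2/\mathrm{Im}\,z$. If $\phi\not\equiv0$, then $-1/\phi$ is again a Pick function, so also $|\phi(z)|\ge c\,\mathrm{Im}\,z/(1+|z|)^2$, with $c>0$.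

**Step 2: part 2 of Theorem 2.** For $\mathcal D$ it is (22). For the others recall from Akhiezer that
$$B(z)\overline{\mathcal D(z)}-\mathcal D(z)\overline{B(z)}=(z-\bar z)\sum_k|P_k(z)|^2, \tag{23}$$
so $\mathrm{Im}(B/\mathcal D)>0$ in the upper half-plane and $B/\mathcal D$ is a Pick function; and that $-A/B$ and $-C/\mathcal D$ are Stieltjes transforms $\int\frac{d\nu(x)}{x-z}$ of N-extremal solutions, hence Pick functions. None of the three is identically $0$. In a closed sector with vertex $0$ in the upper half-plane that meets the real axis only at the origin, $\mathrm{Im}\,z\ge c'|z|$, so by Step 1 the logarithms of $|B/\mathcal D|$, $|A/B|$, $|C/\mathcal D|$ are $O(\log|z|)$ as $|z|\to\infty$. The same holds in the lower half-plane, because the functions are real on $\mathbb R$. Thus $\log|A|,\log|B|,\log|C|$ differ from $\log|\mathcal D|$ by $O(\log|z|)$, and (22) gives the claim on compact subsets of $(0,\pi)\cup(\pi,2\pi)$.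

**Step 3: counting the zeros of $\mathcal D$.** Put $c=\frac{L\sin\pi\rho}\pi$. The Valiron–Titchmarsh theorem (Valiron 1914; Titchmarsh 1927) says: for $g(w)=\prod(1+w/x_k)$ with $x_k>0$ and $0<\rho<1$, if $\log g(r)\sim\frac{\pi c}{\sin\pi\rho}r^\rho$ then $\#\{x_k\le r\}\sim c\,r^\rho$. By Proposition 4 it applies. In our setting it can also be read off from Section 8, as follows.

Let $\nu_s=s^{-\rho}\sum_k\delta_{x_k/s}$ (here $\delta_x$ is the unit mass at $x$), so $f_s'(w)=\int\frac{d\nu_s(x)}{x+w}\to L\rho w^{\rho-1}$. For $d\nu=c\rho x^{\rho-1}dx$ on $[0,\infty)$ and $w>0$, $\int\frac{d\nu(x)}{x+w}=c\rho\,\frac{\pi w^{\rho-1}}{\sin\pi\rho}=L\rho w^{\rho-1}$, the same function. Since $\#\{x_k\le r\}\log2\le\log g(r)\le C(1+r^\rho)$, we have $\nu_s([0,R])\le C'(1+R^\rho)$ for $s\ge1$. So from every sequence $s\to\infty$ we can extract one along which $\nu_s$ converges vaguely on $[0,\infty)$ to some $\nu^*$. For $w>0$, $R\ge1$,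
$$\int_{(R,\infty)}\frac{d\nu_s(x)}{x+w}\le\sum_{i\ge0}\frac{\nu_s((2^iR,2^{i+1}R])}{2^iR}\le C''R^{\rho-1},$$
which is small for large $R$ uniformly in $s$; hence $\int\frac{d\nu^*(x)}{x+w}=L\rho w^{\rho-1}=\int\frac{d\nu(x)}{x+w}$ for $w>0$, then in the slit plane by analyticity, and Stieltjes inversion gives $\nu^*=\nu$. As $\nu$ has no atom at $1$, $\nu_s([0,1])\to\nu([0,1])=c$ along the subsequence; since the original sequence was arbitrary, $s^{-\rho}\#\{x_k\le s\}\to c$.

**Step 4: all N-extremal solutions.** The supports of the N-extremal solutions are the zero sets of $\mathcal D$ and of $B-t\mathcal D$, $t\in\mathbb R$ (Akhiezer). Functions $B$ and $\mathcal D$ have no common zero since $A\mathcal D-BC=1$, so the zeros of $B-t\mathcal D$ are the solutions of $B/\mathcal D=t$. By (23) these are real. As a meromorphic Pick function, real on $\mathbb R$, $B/\mathcal D$ has simple poles and increases strictly from $-\infty$ to $+\infty$ between consecutive poles; so it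 takes the value $t$ exactly once there, and at most once to the left of the first pole $0$. Thus the zeros of $B-t\mathcal D$ are simple and interlace with those of $\mathcal D$. If $\mathcal D$ has $n\ge1$ zeros in $(-\infty,r]$, then $B-t\mathcal D$ has at least $n-1$ there (one per gap) and at most $n+1$. The counting functions differ by at most $1$, and by Step 3 (the zero of $\mathcal D$ at $0$ adds one) each is $\sim\frac{L\sin(\pi\rho)}\pi r^\rho$. This is part 3, and Theorem 2 is proved. $\blacksquare$
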